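\title{The Maurey extension property does not imply type 2}

\begin{abstract}
A Banach space $X$ has the Maurey extension property if every bounded operator from a closed subspace of $X$ into a Hilbert space extends to $X$ with norm increased by at most a fixed factor. By a theorem of Maurey, every space of type 2 has this property. We show that the converse fails: there is a space with a $1$-unconditional basis and cotype 2 that has the extension property with constant $10$ and is not of type 2. We also show that the extension property implies type $p$ for every $p<2$. A minimax argument reduces extension to finding cheap representations $\sum z_k\otimes z_k$ of positive semidefinite tensors, and in the space constructed here the Cholesky decomposition provides them.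
\end{abstract}

\section{Introduction}\label{sec:intro}

Scalars are real, $\mathbb N=\{1,2,\dots\}$, $|\cdot|$ denotes Euclidean norms, $\#D$ is the cardinality of a set $D$, and $\varepsilon_1,\varepsilon_2,\dots$ are independent random signs taking the values $\pm1$ with probability $1/2$ each.

\begin{definition}
Let $1\le p\le2$. A Banach space $X$ has \emph{type $p$} if there is $T<\infty$ such that
\[
\Big(\mathbb E\Big\|\sum_{i=1}^n\varepsilon_ix_i\Big\|^2\Big)^{1/2}\le T\Big(\sum_{i=1}^n\|x_i\|^p\Big)^{1/p}
\]
for all $n$ and all $x_1,\dots,x_n\in X$; for $p=2$ the smallest such $T$ is denoted $T_2(X)$. The space $X$ has \emph{cotype $2$} if there is $C<\infty$ such that $(\sum\|x_i\|^2)^{1/2}\le C\,(\mathbb E\|\sum\varepsilon_ix_i\|^2)^{1/2}$ for all finite families.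
\end{definition}

In a Hilbert space $\mathbb E\|\sum\varepsilon_ix_i\|^2=\sum\|x_i\|^2$; type 2 and cotype 2 are the two halves of this identity, each up to a constant, and by Kwapie\'n's theorem a space that has both is isomorphic to a Hilbert space. Every space has type 1 by the triangle inequality, and type $p$ implies type $r$ for $r<p$ because $(\sum t_i^p)^{1/p}\le(\sum t_i^r)^{1/r}$. For the first $n$ unit vectors, $\|\sum\varepsilon_ie_i\|$ equals $n^{1/p}$ in $\ell_p$ and $1$ in $c_0$; hence $\ell_p$ has no type $r>p$, and $c_0$ does not have cotype 2.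

\begin{definition}
A Banach space $X$ has the \emph{Maurey extension property} (M.E.P.) with constant $K$ if for every closed subspace $S\subset X$, every Hilbert space $H$ and every bounded operator $U:S\to H$ there is an operator $\bar U:X\to H$ with $\bar U|_S=U$ and $\|\bar U\|\le K\|U\|$.
\end{definition}

If $\dim H=d$, the Hahn--Banach theorem applied to the $d$ coordinates of $U$ gives an extension of norm at most $\sqrt d\,\|U\|$ in any space; M.E.P. asks for a bound independent of $d$. If $X$ is a Hilbert space, composing $U$ with the orthogonal projection onto $S$ gives $K=1$. If $U:S\to H$ is an isomorphism onto $H$, then $U^{-1}\bar U$ is a projection of $X$ onto $S$, so M.E.P. makes the Hilbertian subspaces of $X$ complemented. Maurey's extension theorem states that a space of type 2 has M.E.P. with constant $T_2(X)$. This paper answers the converse question.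

\medskip
\noindent\textbf{Question.} \emph{If a Banach space $X$ has M.E.P., must it have type $2$?}
\medskip

One would guess that it must. Both properties are isomorphic invariants inherited by subspaces and quotients (for M.E.P. see Lemma~\ref{lem:perm}; for type 2 and quotients, lift each vector with almost the same norm). The spaces $\ell_p$ with $p<2$, the basic obstructions to type 2, all fail M.E.P., and in fact the following holds.

\begin{theorem}\label{thm:B}
If $X$ has M.E.P., then $X$ has type $p$ for every $p<2$.
\end{theorem}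

Nevertheless the endpoint is lost, and the answer to the Question is negative.

\begin{theorem}\label{thm:A}
There is a Banach space $X$ with a normalized $1$-unconditional basis and cotype $2$ such that every bounded operator $U:S\to H$, with $S\subset X$ a closed subspace and $H$ a Hilbert space, extends to $\bar U:X\to H$ with $\|\bar U\|\le10\|U\|$, but $X$ is not of type $2$.
\end{theorem}

Here a basis $(e_j)$ is \emph{normalized} if $\|e_j\|=1$ and \emph{$1$-unconditional} if changing the signs of the coefficients does not change the norm.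

The reason for the gap is as follows. A positive semidefinite tensor $M$ on a finite-dimensional normed space can be written as $\sum x_i\otimes x_i$ in many ways; call $\sum\|x_i\|^2$ the \emph{cost} of the representation. Section~\ref{sec:criterion} shows that extension is possible as soon as every $M'\le M$ has \emph{some} representation not much more expensive than a given representation of $M$. Type 2 says that one particular representation, by a random vector, is cheap. The space $X$ of Section~\ref{sec:space}, a variant of the dual of the $2$-convexified Tsirelson space, is nearly Euclidean on any set of at most $16^k$ coordinates taken from $[k,\infty)$, but not on all coordinates at once. Random representations spread over all coordinates and can be expensive (Section~\ref{sec:nottype}). The Cholesky decomposition $M'=\sum z_k\otimes z_k$ has $z_k$ supported in $[k,\infty)$, where the norm becomes more Euclidean as $k$ grows, and it is always cheap (Section~\ref{sec:main}). Section~\ref{sec:B} proves Theorem~\ref{thm:B}, and Section~\ref{sec:end} completes the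 proof of Theorem~\ref{thm:A} and records further properties of $X$.

\section{M.E.P. implies type $p$ for $p<2$}\label{sec:B}

\begin{lemma}\label{lem:perm}
Let $X$ have M.E.P. with constant $K$. Then every closed subspace and every quotient of $X$ has M.E.P. with constant $K$, and if $J:Y\to X$ is an isomorphism onto $X$, then $Y$ has M.E.P. with constant $K\|J\|\|J^{-1}\|$.
\end{lemma}

\begin{proof}
For a subspace, extend to $X$ and restrict. Let $\pi:X\to X/Z$ be a quotient map, $S\subset X/Z$ closed and $U:S\to H$. Extend $U\pi:\pi^{-1}(S)\to H$ to $V:X\to H$ with $\|V\|\le K\|U\|$. Since $Z\subset\pi^{-1}(S)$, the operator $V$ vanishes on $Z$, so $V=\bar U\pi$ with $\|\bar U\|=\|V\|$, and $\bar U$ extends $U$. Finally, if $S\subset Y$ and $U:S\to H$, extend $UJ^{-1}$ from $J(S)$ to $V:X\to H$ and put $\bar U=VJ$.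
\end{proof}

We use two theorems.

\emph{Maurey--Pisier theorem} \cite{MP}. If $\dim X=\infty$ and $p=\sup\{r:X\text{ has type }r\}$, then for every $n$ there are a subspace $E\subset X$ and an isomorphism $J:\ell_p^n\to E$ with $\|J\|\|J^{-1}\|\le2$.

\emph{Kashin's theorem} \cite{Kashin}. There is an absolute constant $c>0$ such that for every $n$ there is a subspace $S\subset\mathbb R^n$ with $\dim S\ge n/2$ and $\|x\|_1\ge c\sqrt n\,|x|$ for all $x\in S$.

The first reduces Theorem~\ref{thm:B} to $\ell_p^n$; the second supplies a large subspace of $\ell_p^n$ on which the norm is much larger than the Euclidean norm, whereas on the unit vectors the two norms agree. A trace computation turns this discrepancy into a lower bound for extensions.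

\begin{proof}[Proof of Theorem~\ref{thm:B}]
A finite-dimensional space is isomorphic to a Hilbert space and has type 2, so let $\dim X=\infty$. Let $K$ be the M.E.P. constant, let $p\in[1,2]$ be the supremum above, and suppose $p<2$. By the Maurey--Pisier theorem and Lemma~\ref{lem:perm}, every $\ell_p^n$ has M.E.P. with constant $2K$.

Let $S\subset\mathbb R^n$ be a Kashin subspace. H\"older's inequality $\|x\|_1\le n^{1-1/p}\|x\|_p$ gives $\|x\|_p\ge\rho|x|$ on $S$, where $\rho=c\,n^{1/p-1/2}$. Thus $Ux=\rho x$ defines $U:(S,\|\cdot\|_p)\to(S,|\cdot|)$ with $\|U\|\le1$. Let $\bar U:\ell_p^n\to(S,|\cdot|)$ be an extension with $\|\bar U\|\le2K$, regarded as a map of $\mathbb R^n$ into itself. Its range lies in $S$, so in a basis of $\mathbb R^n$ that extends a basis of $S$ only the vectors of $S$ contribute to the trace, and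
\[
\operatorname{tr}\bar U=\rho\dim S\ge\tfrac c2\,n^{1/p+1/2}.
\]
On the other hand $\operatorname{tr}\bar U=\sum_i\langle\bar Ue_i,e_i\rangle\le\sum_i|\bar Ue_i|\le2Kn$, since $\|e_i\|_p=1$. Hence $n^{1/p-1/2}\le4K/c$ for all $n$, which is false for $p<2$. So $p=2$, and $X$ has type $r$ for values of $r$ arbitrarily close to $2$, hence for every $r<2$.
\end{proof}

A counterexample to the Question must therefore violate the type 2 inequality for $n$ vectors by a factor that tends to infinity more slowly than every power of $n$: type $r$ and H\"older's inequality bound that factor by a constant times $n^{1/r-1/2}$.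

\section{Representations of tensors and a criterion for extension}\label{sec:criterion}

Let $E$ be a finite-dimensional normed space. For $x_1,\dots,x_m\in E$ we view $\sum x_i\otimes x_i$ as the quadratic form $\varphi\mapsto\sum\varphi(x_i)^2$ on $E^*$, and we order quadratic forms pointwise. Diagonalization shows that every positive semidefinite (psd) form on $E^*$ is of this kind. For $E=\mathbb R^n$, $x\otimes x$ is the matrix $xx^T$. If $q$ is a quadratic form on $E$ and $M=\sum x_i\otimes x_i$, put $\langle q,M\rangle=\sum q(x_i)$. This depends only on $M$: writing $q=\sum_lc_l\varphi_l^2$ with $\varphi_l\in E^*$, we get $\sum_iq(x_i)=\sum_lc_lM(\varphi_l)$, a formula that also extends the pairing bilinearly to all forms $M$ on $E^*$.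

The order of tensors has a concrete meaning, given by Douglas' lemma in the following form.

\begin{lemma}\label{lem:douglas}
If $\sum_{k=1}^nz_k\otimes z_k\le\sum_{i=1}^mx_i\otimes x_i$, there are $\theta_k=(\theta_{ki})_{i\le m}\in\mathbb R^m$ with
\begin{equation}\label{eq:douglas}
z_k=\sum_i\theta_{ki}x_i,\qquad|\theta_k|\le1,\qquad\sum_k\langle\xi,\theta_k\rangle^2\le|\xi|^2\quad(\xi\in\mathbb R^m).
\end{equation}
In particular each $z_k$ lies in the span of the $x_i$.
\end{lemma}

\begin{proof}
Put $Q^*\varphi=(\varphi(x_i))_i$ and $Z^*\varphi=(\varphi(z_k))_k$. The hypothesis says $|Z^*\varphi|\le|Q^*\varphi|$, so $Q^*\varphi\mapsto Z^*\varphi$ is a well-defined contraction on the range of $Q^*$. Extend it by $0$ on the orthogonal complement to a contraction $\Theta:\mathbb R^m\to\mathbb R^n$, and let $\theta_k$ be its rows; this gives the third relation, and $\xi=\theta_k$ gives $|\theta_k|^4\le|\theta_k|^2$. For every $\varphi$ we have $\varphi(z_k)=\langle Q^*\varphi,\theta_k\rangle=\varphi(\sum_i\theta_{ki}x_i)$, which is the first relation.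
\end{proof}

\begin{definition}
$E$ has property $(D_C)$ if, whenever $x_1,\dots,x_m\in E$ and $0\le M'\le\sum x_i\otimes x_i$, there are $z_1,\dots,z_n\in E$ with $M'=\sum z_k\otimes z_k$ and $\sum\|z_k\|^2\le C^2\sum\|x_i\|^2$.
\end{definition}

In Euclidean space the cost of any representation of $M$ is $\operatorname{tr}M$, so $(D_1)$ holds. In $\ell_1^n$ the identity matrix $\sum e_i\otimes e_i$ has cost $n$, while the orthogonal projection onto a Kashin subspace $S$ is a smaller tensor whose representations use vectors $z_k\in S$ with $\sum|z_k|^2=\dim S$ and so cost at least $c^2n\cdot n/2$; thus $(D_C)$ forces $C^2\ge c^2n/2$.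

\begin{proposition}\label{prop:criterion}
If $E$ has $(D_C)$, then $E$ has M.E.P. with constant $C$.
\end{proposition}

\begin{proof}
Let $S\subset E$, $U:S\to H$, $\|U\|=1$, and $q_U(s)=\|Us\|^2$ for $s\in S$. An extension $\bar U$ gives the psd form $\|\bar Ux\|^2$ on $E$, and the set of psd forms is a convex cone, which opens the way to duality. Let $\mathcal D$ be the set of psd forms $q$ on $E$ with $q\ge q_U$ on $S$. It is closed, convex, and nonempty (compose $q_U$ with a projection onto $S$).

\emph{Step 1: it suffices to find $q\in\mathcal D$ with $q(x)\le C^2\|x\|^2$ on $E$.} Let $\iota:E\to E_q=E/\{q=0\}$ be the quotient map onto the Hilbert space with norm $|\iota x|^2=q(x)$. Since $\|Us\|^2\le q(s)$, the formula $U_0\iota s=Us$ defines a contraction $U_0:\iota(S)\to H$. With $P_0$ the orthogonal projection of $E_q$ onto $\iota(S)$, the operator $\bar U=U_0P_0\iota$ extends $U$ and $\|\bar Ux\|^2\le q(x)\le C^2\|x\|^2$.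

\emph{Step 2: minimax.} Let
\[
\mathcal K=\Big\{\sum x_i\otimes x_i:\sum\|x_i\|^2\le1\Big\}=\operatorname{conv}\{x\otimes x:\|x\|\le1\};
\]
the two sets agree because $x\otimes x=\|x\|^2\,(x/\|x\|)\otimes(x/\|x\|)$ and $0\in\mathcal K$. As the convex hull of a compact set in finite dimension, $\mathcal K$ is compact. Put $\Phi(q)=\sup_{\|x\|\le1}q(x)=\max_{M\in\mathcal K}\langle q,M\rangle$. The infimum of the continuous function $\Phi$ over $\mathcal D$ is attained: for psd $q$ the associated bilinear form is bounded by $\Phi(q)\|x\|\|y\|$, so the sets $\{q\in\mathcal D:\Phi(q)\le t\}$ are compact. Sion's minimax theorem, for a bilinear function on the product of a convex set and a compact convex set, gives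
\[
\min_{q\in\mathcal D}\Phi(q)=\sup_{M\in\mathcal K}\,\inf_{q\in\mathcal D}\langle q,M\rangle .
\]
So fix $M=\sum_{i\le m}x_i\otimes x_i$ with $\sum\|x_i\|^2\le1$; we must show $\inf_{q\in\mathcal D}\langle q,M\rangle\le C^2$.

\emph{Step 3: the part of $M$ that lives on $S$.} The vectors $x_i$ need not lie in $S$, where $U$ is controlled. We project them onto $S$ in the Euclidean geometry defined by $M$, so that the projected tensor is dominated by $M$. Let $Q:\mathbb R^m\to E$, $Qe_i=x_i$, with range $E_M$; let $S_M=S\cap E_M$, and let $P$ be the orthogonal projection of $\mathbb R^m$ onto $L=Q^{-1}(S)$. Since $\ker Q\subset L$, the formula $\pi(Q\xi)=QP\xi$ defines a linear map $\pi:E_M\to S_M$, and $\pi$ is the identity on $S_M$. Put $y_i=\pi x_i=QPe_i$ and $M'=\sum y_i\otimes y_i$. With $Q^*\varphi=(\varphi(x_i))_i$ we have $\varphi(y_i)=\langle Q^*\varphi,Pe_i\rangle=(PQ^*\varphi)_i$, so $M'(\varphi)=|PQ^*\varphi|^2\le|Q^*\varphi|^2=M(\varphi)$.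

Write $S=S_M\oplus S'$. Then $S'\cap E_M=\{0\}$, so $E=E_M\oplus Y$ for some $Y\supset S'$. Fix a Euclidean norm on $Y$ and $b$ with $q_U(s')\le b|s'|^2$ on $S'$. For $\lambda>0$ let
\[
q(x+y)=(1+\lambda)\,q_U(\pi x)+(1+\lambda^{-1})\,b|y|^2\qquad(x\in E_M,\ y\in Y).
\]
For $s\in S_M$ and $s'\in S'$, the inequality $(\alpha+\beta)^2\le(1+\lambda)\alpha^2+(1+\lambda^{-1})\beta^2$ gives $q_U(s+s')\le(\|Us\|+\|Us'\|)^2\le q(s+s')$, so $q\in\mathcal D$. The large second term costs nothing, since $x_i\in E_M$: $\langle q,M\rangle=(1+\lambda)\sum\|Uy_i\|^2$. Letting $\lambda\to0$, $\inf_{\mathcal D}\langle q,M\rangle\le\sum\|Uy_i\|^2$.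

\emph{Step 4: use of $(D_C)$.} Write $M'=\sum z_k\otimes z_k$ with $\sum\|z_k\|^2\le C^2$. By Lemma~\ref{lem:douglas} the $z_k$ lie in the span of the $y_i$, hence in $S$. The pairing of $q_U$ with $M'$, computed in the space $S$, does not depend on the representation, so
\[
\sum\|Uy_i\|^2=\sum\|Uz_k\|^2\le\sum\|z_k\|^2\le C^2.\qedhere
\]
\end{proof}

The passage to infinite dimension is a compactness argument.

\begin{lemma}\label{lem:local}
If every finite-dimensional subspace of $X$ has M.E.P. with constant $K$, then so does $X$.
\end{lemma}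

\begin{proof}
Let $S\subset X$ and $U:S\to H$. For each finite-dimensional $E\subset X$ let $V_E:E\to H$ extend $U|_{S\cap E}$ with $\|V_E\|\le K\|U\|$, and put $V_Ex=0$ for $x\notin E$. The sets $\{E:E\supset E_0\}$, with $E_0$ finite-dimensional, are nonempty and closed under finite intersections, so they belong to some ultrafilter $\mathcal F$ on the family of finite-dimensional subspaces. The vectors $V_Ex$ lie in the weakly compact ball of radius $K\|U\|\|x\|$ of $H$, so $\bar Ux=\text{weak-}\lim_{\mathcal F}V_Ex$ exists and lies in that ball. For all $E$ containing $x$ and $y$ we have $V_E(\alpha x+\beta y)=\alpha V_Ex+\beta V_Ey$, so $\bar U$ is linear; for $x\in S$ and all $E\ni x$ we have $V_Ex=Ux$, so $\bar U$ extends $U$.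
\end{proof}

\begin{remark}[how type 2 enters]\label{rem:maurey}
A finite-dimensional $E$ has $(D_T)$ with $T=T_2(E)$, so Proposition~\ref{prop:criterion} and Lemma~\ref{lem:local} contain Maurey's theorem. Indeed, let $0\le M'\le M=\sum x_i\otimes x_i$ and let $G',G''$ be independent centered Gaussian vectors in $E$ with $\mathbb E\varphi(G')^2=M'(\varphi)$ and $\mathbb E\varphi(G'')^2=(M-M')(\varphi)$. Then $G'+G''$ is distributed as $\sum g_ix_i$, with $g_i$ independent standard Gaussians, hence also as $\sum\varepsilon_i|g_i|x_i$. Jensen's inequality in $G''$ and type 2 give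
\[
\gamma:=\mathbb E\|G'\|^2\le\mathbb E\|G'+G''\|^2\le T^2\,\mathbb E\sum g_i^2\|x_i\|^2=T^2\sum\|x_i\|^2 .
\]
If $\gamma>0$, then $M'/\gamma$ is the mean of $(G'\otimes G')/\|G'\|^2\in\mathcal K$ under the probability with density $\|G'\|^2/\gamma$, so $M'/\gamma$ lies in the compact convex set $\mathcal K$, and $M'$ has a representation of cost at most $\gamma$. Property $(D_C)$ leaves us free to choose a representation other than the Gaussian one; the rest of the paper exploits this freedom.
\end{remark}

\section{The space $X$}\label{sec:space}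

The norm of $X$ will be an infimum of weighted Euclidean norms,
\begin{equation}\label{eq:N}
N(x)^2=\inf_{u\in\mathcal W}\sum_j\frac{x_j^2}{u_j}\qquad(x\in c_{00}),
\end{equation}
where $c_{00}$ is the space of finitely supported sequences, $0/0=0$, $a/0=\infty$ for $a>0$, and $\mathcal W$ is a set of weights $0\le u\le1$. An upper bound for $N(x)$ is obtained by exhibiting one weight that is large on the support of $x$. Two extreme choices show the range. If $\mathcal W=\{u\ge0:\sum u_j\le1\}$, then $(\sum|x_j|)^2\le\sum x_j^2/u_j\cdot\sum u_j$ with equality for $u_j=|x_j|/\|x\|_1$, so $N$ is the $\ell_1$ norm and M.E.P. fails by Theorem~\ref{thm:B}. If $\mathcal W$ contains $\frac12 1_{[1,n]}$ for all $n$, then $|x|\le N(x)\le\sqrt2\,|x|$ and type 2 holds. We need a set just short of the second extreme.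

Let $f(k)=16^k$ and $e_j=1_{\{j\}}$. Let $\mathcal T$ be the smallest set of finitely supported functions on $\mathbb N$ that contains $0$ and all $e_j$ and obeys the rule
\begin{quote}
(R)\quad if $k\in\mathbb N$, $1\le R\le f(k)$, and $v^1,\dots,v^R\in\mathcal T$ are supported in $[k,\infty)$, then $\frac12\max_rv^r\in\mathcal T$.
\end{quote}
The maximum is pointwise, and the supports of the $v^r$ may overlap. Both restrictions in (R) are needed to stay away from Hilbert space: without the bound on $R$ we would have $\frac12 1_{[1,n]}\in\mathcal T$, and without the factor $\frac12$, repeated maxima of two functions would give $1_{[1,n]}\in\mathcal T$. By minimality, a property holds on $\mathcal T$ once it holds for $0$ and the $e_j$ and is preserved by (R); we call this induction on $\mathcal T$. For example, $0\le v\le1$ on $\mathcal T$.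

Let $\mathcal W$ be the set of finitely supported $u\ge0$ dominated pointwise by an element of $\operatorname{conv}\mathcal T$. Then $\mathcal W$ is convex, $0\le u\le1$ on $\mathcal W$, and $\mathcal W$ is solid: $0\le u'\le u\in\mathcal W$ implies $u'\in\mathcal W$. Convexity is what makes $N$ a norm, and the rule survives convexification.

\begin{lemma}\label{lem:rule}
If $u^1,\dots,u^R\in\mathcal W$ are supported in $[k,\infty)$ and $R\le f(k)$, then $\frac12\max_ru^r\in\mathcal W$. In particular $\frac12 1_D\in\mathcal W$ whenever $D\subset[k,\infty)$ and $\#D\le f(k)$.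
\end{lemma}

\begin{proof}
By induction on $\mathcal T$, $v1_A\in\mathcal T$ for $v\in\mathcal T$ and $A\subset\mathbb N$: $e_j1_A$ is $e_j$ or $0$, and $(\frac12\max_rv^r)1_A=\frac12\max_r(v^r1_A)$. Hence we can write $u^r\le\sum_i\lambda_i^rv^{r,i}$, a convex combination with all $v^{r,i}\in\mathcal T$ supported in $[k,\infty)$. For a multi-index $\mathbf i=(i_1,\dots,i_R)$ put $\lambda_{\mathbf i}=\lambda^1_{i_1}\cdots\lambda^R_{i_R}$; these numbers sum to $1$. For each $r_0$,
\[
u^{r_0}\le\sum_{\mathbf i}\lambda_{\mathbf i}\,v^{r_0,i_{r_0}}\le\sum_{\mathbf i}\lambda_{\mathbf i}\max_rv^{r,i_r},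
\]
so $\frac12\max_ru^r\le\sum_{\mathbf i}\lambda_{\mathbf i}\,\frac12\max_rv^{r,i_r}\in\operatorname{conv}\mathcal T$ by (R). For the last claim take the functions $e_j$, $j\in D$.
\end{proof}

\begin{proposition}\label{prop:space}
Formula \eqref{eq:N} defines a norm on $c_{00}$ with $N(x)\ge|x|$, and $N(x)\le N(y)$ whenever $|x_j|\le|y_j|$ for all $j$. In the completion $X$ of $(c_{00},N)$ the vectors $e_j$ form a normalized $1$-unconditional basis, and $X$ has cotype $2$.
\end{proposition}

\begin{proof}
Monotonicity and homogeneity are read off from \eqref{eq:N}. $N$ is finite because $\frac1n1_{[1,n]}=\frac1n\sum_{j\le n}e_j\in\mathcal W$, and $N\ge|\cdot|$ because $u\le1$. For the triangle inequality let $x,y\ne0$ and $u,v\in\mathcal W$ with $\alpha^2=\sum x_j^2/u_j$ and $\beta^2=\sum y_j^2/v_j$ finite, and put $\lambda=\alpha/(\alpha+\beta)$. The Cauchy--Schwarz inequality $(a+b)^2\le(a^2/s+b^2/t)(s+t)$, which remains valid with our conventions when $s$ or $t$ vanishes, gives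
\[
N(x+y)^2\le\sum_j\frac{(x_j+y_j)^2}{\lambda u_j+(1-\lambda)v_j}\le\frac{\alpha^2}{\lambda}+\frac{\beta^2}{1-\lambda}=(\alpha+\beta)^2 .
\]
The weight $u=e_j$ gives $N(e_j)\le1$, so $N(e_j)=1$. By monotonicity the projections $x\mapsto x1_{[1,n]}$ are contractions converging pointwise on the dense subspace $c_{00}$, hence on $X$, and sign changes are isometries; so $(e_j)$ is a $1$-unconditional basis.

For cotype 2 let $x_i=(x_{ij})_j\in c_{00}$ and $h_j=(\sum_ix_{ij}^2)^{1/2}$. An infimum of sums is at least the sum of the infima:
\[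
N(h)^2=\inf_u\sum_i\sum_jx_{ij}^2/u_j\ge\sum_iN(x_i)^2 .
\]
Let $y=\sum\varepsilon_ix_i$. Khinchine's inequality with Szarek's constant states $\mathbb E|\sum\varepsilon_ia_i|\ge2^{-1/2}(\sum a_i^2)^{1/2}$, so $\mathbb E|y_j|\ge2^{-1/2}h_j$. By unconditionality, convexity of $N$ and monotonicity,
\[
\mathbb EN(y)=\mathbb EN\big((|y_j|)_j\big)\ge N\big((\mathbb E|y_j|)_j\big)\ge2^{-1/2}N(h)\ge2^{-1/2}\Big(\sum_iN(x_i)^2\Big)^{1/2}.
\]
Since $(\mathbb EN(y)^2)^{1/2}\ge\mathbb EN(y)$, this is cotype 2 on $c_{00}$, and by density on $X$.
\end{proof}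

\section{Failure of type 2}\label{sec:nottype}

We test type 2 on multiples of basis vectors, $x_j=\sqrt{\mu_j}\,e_j$ with $\mu$ a probability on $\mathbb N$, and need $\mu$ such that every weight is small on most of the mass of $\mu$. A function in $\mathcal T$ takes a value $\ge2^{-d}$ only at points reached by at most $d$ applications of (R), so its level sets are described by the following families. Let $\mathcal A_0$ consist of the sets with at most one element, and for $d\ge1$ let $\mathcal A_d$ consist of $\emptyset$ and all nonempty $A=\bigcup_{r\le R}A^r$ with $A^r\in\mathcal A_{d-1}$ and $R\le f(\min A)$. Thus $\mathcal A_1$ consists of $\emptyset$ and the sets with $\#A\le f(\min A)$. Taking $R=1$ shows $\mathcal A_{d-1}\subset\mathcal A_d$. Each $\mathcal A_d$ is hereditary, by induction on $d$: a nonempty $A'\subset A$ is the union of the sets $A'\cap A^r\in\mathcal A_{d-1}$, and $R\le f(\min A)\le f(\min A')$. By Lemma~\ref{lem:rule} and induction on $d$, $2^{-d}1_A\in\mathcal W$ for $A\in\mathcal A_d$, so $N(x)\le2^{d/2}|x|$ for $x$ supported in $A$. The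 next lemma is the converse that we need.

\begin{lemma}\label{lem:levels}
For $v\in\mathcal T$ and $d\ge0$, the set $A_d(v)=\{j:v_j\ge2^{-d}\}$ belongs to $\mathcal A_d$.
\end{lemma}

\begin{proof}
Induction on $\mathcal T$, for all $d$ at once. For $v=0$ and $v=e_j$ the set has at most one element. Let $v=\frac12\max_{r\le R}v^r$ as in (R). Then $v\le\frac12$, so $A_0(v)=\emptyset$. For $d\ge1$, $A_d(v)=\bigcup_rA_{d-1}(v^r)\subset[k,\infty)$, and if this set is nonempty, $R\le f(k)\le f(\min A_d(v))$.
\end{proof}

\begin{lemma}\label{lem:measure}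
For all $d\ge0$, $\delta>0$ and $k\in\mathbb N$ there is a finitely supported probability $\mu$ on $[k,\infty)$ with $\mu(A)\le\delta$ for all $A\in\mathcal A_d$.
\end{lemma}

\begin{proof}
For $d=0$ take the uniform measure on at least $1/\delta$ points. For $d\ge1$ a set in $\mathcal A_d$ may be large if it starts late, so we average measures placed on successive blocks: a set that starts in one block has too few pieces to matter in the later blocks. Let $L\ge2/\delta$. Choose probabilities $\mu_1,\dots,\mu_L$ with finite supports in $[k,\infty)$ and maxima $m_i=\max\operatorname{supp}\mu_i$ as follows: $\mu_1$ is arbitrary, and for $i\ge2$ the inductive hypothesis gives $\mu_i$ on $[m_{i-1}+1,\infty)$ with $\mu_i(A)\le\delta/(2f(m_{i-1}))$ for all $A\in\mathcal A_{d-1}$. Put $\mu=\frac1L\sum\mu_i$.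

Let $A\in\mathcal A_d$. By heredity we may assume $\emptyset\ne A\subset\bigcup\operatorname{supp}\mu_i$. If $\min A\in\operatorname{supp}\mu_{i_0}$, then $\mu_i(A)=0$ for $i<i_0$, and $A$ is a union of at most $f(m_{i_0})$ sets of $\mathcal A_{d-1}$, so $\mu_i(A)\le f(m_{i_0})\,\delta/(2f(m_{i-1}))\le\delta/2$ for $i>i_0$. Hence $\mu(A)\le\frac1L+\frac\delta2\le\delta$.
\end{proof}

\begin{proposition}\label{prop:nottype}
For every $\delta>0$ there is a finitely supported probability $\mu$ on $\mathbb N$ with $N(\sum_j\sqrt{\mu_j}\,e_j)^2\ge1/\delta$. Consequently $X$ is not of type $2$.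
\end{proposition}

\begin{proof}
Take $d$ with $2^{-d}\le\delta/2$ and $\mu$ with $\mu(A)\le\delta/2$ on $\mathcal A_d$. For $v\in\mathcal T$, Lemma~\ref{lem:levels} and $v\le1$ give $\sum\mu_jv_j\le\mu(A_d(v))+2^{-d}\le\delta$, and therefore $\sum\mu_ju_j\le\delta$ for all $u\in\mathcal W$. By Cauchy--Schwarz, $1=(\sum\mu_j)^2\le\sum_j\mu_j/u_j\cdot\sum_j\mu_ju_j$, so $\sum_j\mu_j/u_j\ge1/\delta$ for every $u\in\mathcal W$. By unconditionality $\mathbb EN(\sum\varepsilon_j\sqrt{\mu_j}\,e_j)^2\ge1/\delta$, while $\sum N(\sqrt{\mu_j}\,e_j)^2=1$, and $\delta$ is arbitrary.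
\end{proof}

This section used only that $f$ is finite and nondecreasing and that the factor in (R) is less than $1$. The fast growth of $f$ is needed in the next section.

\section{Triangular representations are cheap}\label{sec:main}

Let $X_n=(\operatorname{span}(e_1,\dots,e_n),N)$. To prove $(D_C)$ for $X_n$ the representation must be chosen with care. With $\mu$ as in Proposition~\ref{prop:nottype}, supported in $[1,n]$, the diagonal tensor $M=\sum\mu_j\,e_j\otimes e_j$ has the representation by the vectors $\sqrt{\mu_j}\,e_j$, of cost $1$, and the representation by the $2^n$ vectors $2^{-n/2}\sum\pm\sqrt{\mu_j}\,e_j$, of cost at least $1/\delta$. The norm is closest to Euclidean on vectors whose support starts late, so we look for representations in which supports start as late as possible. Call $M'=\sum_{k=1}^nz_k\otimes z_k$ \emph{triangular} if $z_k$ is supported in $[k,n]$.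

\begin{lemma}[Cholesky decomposition]\label{lem:chol}
Every psd $n\times n$ matrix has a triangular representation.
\end{lemma}

\begin{proof}
Suppose $M$ is psd and its rows of index less than $k$ vanish. If $M_{kk}=0$, then row $k$ vanishes because $M_{kj}^2\le M_{kk}M_{jj}$; put $z_k=0$. Otherwise put $z_k=Me_k/\sqrt{M_{kk}}$, supported in $[k,n]$. Then $M-z_kz_k^T$ is psd because $(\varphi^TMe_k)^2\le M_{kk}\,\varphi^TM\varphi$, and its rows of index at most $k$ vanish. Iterate for $k=1,\dots,n$.
\end{proof}

For the diagonal $M$ above this algorithm returns the cheap vectors $\sqrt{\mu_k}\,e_k$. The general statement is the core of the paper.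

\begin{proposition}\label{prop:main}
Let $x_1,\dots,x_m\in X_n$, let $0\le M'\le\sum_ix_i\otimes x_i$, and let $M'=\sum_{k=1}^nz_k\otimes z_k$ be a triangular representation. Then $\sum_kN(z_k)^2\le99\sum_iN(x_i)^2$.
\end{proposition}

Each $z_k$ will be cut into pieces along a sequence of scales that depends on $k$. For fixed $k$ put
\[
\kappa_0=k,\qquad\kappa_{t+1}=f(\kappa_t),\qquad a_t=f(\kappa_t)^{-1/2}=\kappa_{t+1}^{-1/2}\qquad(t\ge0).
\]

\begin{lemma}\label{lem:scales}
The numbers $a_t$ decrease to $0$ and $a_tf(\kappa_t)\ge4$. For $t\ge1$ we have $a_{t-1}^{1/2}\le2^{-(k+t-1)}$ and $v^t:=\frac1{2t}1_{[k,\kappa_t)}\in\mathcal W$.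
\end{lemma}

\begin{proof}
Since $f(\kappa)\ge\kappa+1$, the $\kappa_t$ increase and $\kappa_t\ge k+t$. Next, $a_tf(\kappa_t)=f(\kappa_t)^{1/2}\ge16^{1/2}$ and $a_{t-1}^{1/2}=16^{-\kappa_{t-1}/4}=2^{-\kappa_{t-1}}$. Finally $v^t$ is the average of the functions $\frac12 1_{[\kappa_r,\kappa_{r+1})}$, $0\le r<t$, which lie in $\mathcal W$ by Lemma~\ref{lem:rule} because $\kappa_{r+1}-\kappa_r\le f(\kappa_r)$.
\end{proof}

\subsection{The diagonal case}\label{sub:diag}

Let $m=n$ and $x_j=\sqrt{\mu_j}\,e_j$ with $\mu_j>0$, and put $B=\sum\mu_j=\sum N(x_j)^2$. By \eqref{eq:douglas}, $z_{kj}=\sqrt{\mu_j}\,\theta_{kj}$, where $\theta_k$ is supported in $[k,n]$, $|\theta_k|\le1$, and $\sum_k\theta_{kj}^2\le1$ for each $j$ (take $\xi=e_j$). If $N$ were Euclidean we would have $\sum_kN(z_k)^2=\sum_j\mu_j\sum_k\theta_{kj}^2\le B$.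

Fix $k$. The large coefficients are few: $D_0=\{j:\theta_{kj}^2\ge a_0\}$ has at most $1/a_0\le f(k)$ elements. By triangularity $D_0\subset[k,\infty)$, so $\frac12 1_{D_0}\in\mathcal W$ and $N(z_k1_{D_0})^2\le2\sum_j\mu_j\theta_{kj}^2$. These bounds sum over $k$ to at most $2B$.

The remainder has Euclidean norm at most $(a_0B)^{1/2}\le2^{-k}B^{1/2}$, which is square summable in $k$. But its support may be long, and on long vectors $N$ can exceed $|\cdot|$ by any factor. So we cut again: $D_t=\{j:a_t\le\theta_{kj}^2<a_{t-1}\}$ has at most $1/a_t\le f(\kappa_t)$ elements. This is an admissible size only for the part of $D_t$ in $[\kappa_t,\infty)$; the part in $[k,\kappa_t)$ is covered by $v^t$. The weight $\frac12\cdot\frac12 1_{D_t\cap[\kappa_t,\infty)}+\frac12v^t\in\mathcal W$ is at least $\frac1{4t}$ on $D_t$, so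
\[
N(z_k1_{D_t})\le(4t\,a_{t-1}B)^{1/2}\le2t\,2^{-(k+t-1)}B^{1/2}.
\]
The loss $4t$ is negligible against the decay of $a_{t-1}$. Since $\sum_{t\ge1}t2^{1-t}=4$, the pieces with $t\ge1$ have total norm at most $8\cdot2^{-k}B^{1/2}$, and
\[
\sum_kN(z_k)^2\le2\cdot2B+2\cdot64\,B\sum_{k\ge1}4^{-k}<47B .
\]
Triangularity gives the $k$th vector its own threshold $a_0=f(k)^{-1/2}$, and the growth of $f$ makes these thresholds summable. If all supports started at $1$, the remainders would contribute $n$ bounds of the same size.

\subsection{Proof of Proposition~\ref{prop:main}}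

In general each $x_i$ comes with its own nearly optimal weight $u^i$, and we must build weights for $z_k=\sum_i\theta_{ki}x_i$. The maximum of all the $u^i$ would serve, but only $f(\kappa)$ weights may be combined. We choose them at random, with probabilities proportional to $\theta_{ki}^2$. At coordinate $j$ the resulting weight is comparable to the largest value that $u^i_j$ reaches on a set of indices $i$ of $\theta_k$-mass at least $a_t$. Indices with smaller $u_j^i$ are paid for by this weight; indices with larger $u^i_j$ have mass below $a_t$ and are passed to the next scale.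

\emph{Step 1: levels.} Let $\theta_k$ be as in \eqref{eq:douglas}. Fix $\eta>0$ and choose $u^i\in\mathcal W$ with $\sum_jx_{ij}^2/u_j^i\le(1+\eta)N(x_i)^2$. Put
\[
\beta_j=\sum_i\frac{x_{ij}^2}{u^i_j},\qquad B=\sum_{j\le n}\beta_j\le(1+\eta)\sum_iN(x_i)^2 .
\]
Define the \emph{level} $\sigma_{ij}=s\in\{0,1,2,\dots\}$ if $2^{-s-1}<u_j^i\le2^{-s}$, and $\sigma_{ij}=\infty$ if $u^i_j=0$, in which case $x_{ij}=0$. For finite levels $2^{\sigma_{ij}}\le1/u_j^i$. Let $\xi^j=(x_{ij})_i\in\mathbb R^m$, so that $z_{kj}=\langle\xi^j,\theta_k\rangle$. For $0\le s\le s'\le\infty$ let $\xi^j_{[s,s')}$ be the vector obtained from $\xi^j$ by keeping the entries $i$ with $s\le\sigma_{ij}<s'$ and replacing the others by $0$; it vanishes if $s=s'$, and $\xi^j_{[0,\infty)}=\xi^j$. For every finite $s$,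
\begin{equation}\label{eq:one}
2^s|\xi^j_{[s,\infty)}|^2\le\sum_{i:\,s\le\sigma_{ij}<\infty}2^{\sigma_{ij}}x_{ij}^2\le\beta_j,
\end{equation}
and, since $\sum_{s\le\sigma}2^s\le2^{\sigma+1}$,
\begin{equation}\label{eq:all}
\sum_{s\ge0}2^s|\xi^j_{[s,\infty)}|^2=\sum_{i:\,\sigma_{ij}<\infty}x_{ij}^2\sum_{s\le\sigma_{ij}}2^s\le2\beta_j .
\end{equation}

\emph{Step 2: splitting $z_k$.} If $\theta_k=0$ then $z_k=0$, so fix $k$ with $\theta_k\ne0$. For $j\in[k,n]$ let $F_j(s)=\sum_{i:\,\sigma_{ij}\le s}\theta_{ki}^2$ and
\[
s_t(j)=\min\{s\ge0:F_j(s)\ge a_t\},\qquad\min\emptyset=\infty .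
\]
Since $a_t$ decreases, $s_0(j)\ge s_1(j)\ge\cdots$. The definition gives
\begin{equation}\label{eq:small}
\sum_{i:\,\sigma_{ij}<s_t(j)}\theta_{ki}^2<a_t :
\end{equation}
the sum is empty if $s_t(j)=0$, equals $F_j(s_t(j)-1)$ if $0<s_t(j)<\infty$, and equals $F_j(s)$ for large $s$ if $s_t(j)=\infty$. Define $z_k^t$, supported in $[k,n]$, by
\[
z^0_{kj}=\langle\xi^j_{[s_0(j),\infty)},\theta_k\rangle,\qquad z^t_{kj}=\langle\xi^j_{[s_t(j),s_{t-1}(j))},\theta_k\rangle\quad(t\ge1).
\]
Then $z^t_{kj}=0$ when $s_t(j)=\infty$, and $\sum_{t\le l}z^t_{kj}=\langle\xi^j_{[s_l(j),\infty)},\theta_k\rangle$. When $a_l\le\min\{\theta_{ki}^2:\theta_{ki}\ne0\}$, inequality \eqref{eq:small} shows that $\theta_{ki}=0$ for all $i$ with $\sigma_{ij}<s_l(j)$, so the partial sum equals $\langle\xi^j,\theta_k\rangle=z_{kj}$ and $z^t_{kj}=0$ for $t>l$. For $j<k$ we have $z_{kj}=0$ by triangularity. Hence $z_k=\sum_{t\ge0}z_k^t$, a finite sum. (In the diagonal case, with $u^i=e_i$, the level $\sigma_{ij}$ is $0$ for $i=j$ and $\infty$ otherwise, $s_t(j)$ is $0$ or $\infty$ according to whether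 $\theta_{kj}^2\ge a_t$ or not, and $z_k^t=z_k1_{D_t}$.)

\emph{Step 3: sampling.} \emph{For every $t\ge0$ there is $w^t\in\mathcal W$ with $w_j^t\ge2^{-s_t(j)-3}$ whenever $\kappa_t\le j\le n$ and $s_t(j)<\infty$.} Let $R=f(\kappa_t)$, let $i_1,\dots,i_R$ be independent random indices with $\mathbb P(i_r=i)=\theta_{ki}^2/|\theta_k|^2\ge\theta_{ki}^2$, and put
\[
w^t=\mathbb E\,\tfrac12\max_{r\le R}u^{i_r}1_{[\kappa_t,\infty)} .
\]
Each $u^i1_{[\kappa_t,\infty)}$ lies in $\mathcal W$ by solidity, so $w^t$ is a finite convex combination of elements of $\mathcal W$ by Lemma~\ref{lem:rule}; here it matters that (R) allows overlapping supports. Let $j\ge\kappa_t$ and $s=s_t(j)<\infty$. Each $i_r$ satisfies $\sigma_{i_rj}\le s$ with probability at least $F_j(s)\ge a_t$, so some $i_r$ does with probability at least $1-(1-a_t)^R\ge1-e^{-a_tR}\ge1-e^{-4}\ge\frac12$. On that event $\max_ru^{i_r}_j>2^{-s-1}$. Hence $w^t_j\ge\frac12\cdot\frac12\cdot2^{-s-1}$.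

\emph{Step 4: the main pieces $z_k^0$.} Since $\kappa_0=k$, the weight $w^0$ covers the whole support of $z_k^0$, and $N(z_k^0)^2\le8\sum_j2^{s_0(j)}(z^0_{kj})^2$, summed over the $j$ with $s_0(j)<\infty$. We want to sum over $k$ with the last inequality in \eqref{eq:douglas}, but the level $s_0(j)$ depends on $k$, so the vector $\xi^j_{[s_0(j),\infty)}$ is not fixed. We bound the one term by the sum over all levels, which by \eqref{eq:all} costs only a factor $2$:
\begin{equation}\label{eq:zero}
\sum_kN(z_k^0)^2\le8\sum_j\sum_{s\ge0}2^s\sum_k\langle\xi^j_{[s,\infty)},\theta_k\rangle^2\le8\sum_j\sum_{s\ge0}2^s|\xi^j_{[s,\infty)}|^2\le16B .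
\end{equation}

\emph{Step 5: the remainders $z^t_k$, $t\ge1$.} Let $u=\frac12w^t+\frac12v^t\in\mathcal W$, and let $j$ be such that $z^t_{kj}\ne0$; then $s_t(j)<\infty$. If $j\ge\kappa_t$, then $1/u_j\le16\cdot2^{s_t(j)}$, and if $k\le j<\kappa_t$, then $1/u_j\le4t$; in both cases $1/u_j\le(16+4t)\,2^{s_t(j)}$. By Cauchy--Schwarz, \eqref{eq:small} at scale $t-1$, and \eqref{eq:one},
\[
2^{s_t(j)}(z^t_{kj})^2\le2^{s_t(j)}|\xi^j_{[s_t(j),\infty)}|^2\sum_{i:\,\sigma_{ij}<s_{t-1}(j)}\theta_{ki}^2\le a_{t-1}\beta_j .
\]
Summing over $j$ gives $N(z_k^t)^2\le(16+4t)a_{t-1}B$. Since $16+4t\le(4+\frac t2)^2$, Lemma~\ref{lem:scales} yields $N(z^t_k)\le(4+\frac t2)2^{-(k+t-1)}B^{1/2}$, and with $\sum_{t\ge1}2^{1-t}=2$ and $\sum_{t\ge1}t2^{1-t}=4$,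
\begin{equation}\label{eq:rest}
\sum_{t\ge1}N(z_k^t)\le2^{-k}B^{1/2}\sum_{t\ge1}\Big(4+\frac t2\Big)2^{1-t}=10\cdot2^{-k}B^{1/2}.
\end{equation}

\emph{Step 6: conclusion.} From $N(z_k)^2\le2N(z^0_k)^2+2(\sum_{t\ge1}N(z_k^t))^2$, \eqref{eq:zero} and \eqref{eq:rest},
\[
\sum_kN(z_k)^2\le32B+200B\sum_{k\ge1}4^{-k}=\Big(32+\frac{200}3\Big)B\le99(1+\eta)\sum_iN(x_i)^2 .
\]
The left side does not depend on $\eta$; let $\eta\to0$. \qed

\section{Proof of Theorem~\ref{thm:A} and further properties of $X$}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:A}]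
Propositions~\ref{prop:space} and~\ref{prop:nottype} give the basis, cotype 2 and the failure of type 2. By Lemma~\ref{lem:chol} and Proposition~\ref{prop:main}, $X_n$ has $(D_{\sqrt{99}})$, so by Proposition~\ref{prop:criterion} and Lemma~\ref{lem:perm} every subspace of $X_n$, that is, every finite-dimensional subspace of $c_{00}$, has M.E.P. with constant $\sqrt{99}$.

Let $E\subset X$ be finite-dimensional with basis $b_1,\dots,b_d$, and let $0<\eta<1$. Since $c_{00}$ is dense, there are $b_l'\in c_{00}$ so close to $b_l$ that the linear map $Jb_l=b_l'$ satisfies $N(Jx-x)\le\eta N(x)$ on $E$. Then $J$ is an isomorphism of $E$ onto a subspace of $c_{00}$ with $\|J\|\|J^{-1}\|\le(1+\eta)/(1-\eta)$. Choosing $\eta$ with $\sqrt{99}\,(1+\eta)/(1-\eta)\le10$, Lemma~\ref{lem:perm} shows that $E$ has M.E.P. with constant $10$. Lemma~\ref{lem:local} completes the proof.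
\end{proof}

For the last statement we recall two theorems. James' theorem: a space with an unconditional basis is reflexive if and only if it contains no subspace isomorphic to $c_0$ or $\ell_1$. The Lindenstrauss--Tzafriri theorem \cite{LT}: a Banach space in which every closed subspace is complemented is isomorphic to a Hilbert space.

\begin{proposition}\label{prop:further}
Let $X$ be the space of Section~\ref{sec:space}.
\begin{enumerate}
\item $X$ is reflexive, has type $p$ for every $p<2$, and has cotype $2$.
\item Every closed subspace and every quotient of $X$, hence every closed subspace of a quotient, has M.E.P. with constant $10$.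
\item There are a closed subspace $S\subset X$, a space $Y$ of cotype $2$ and a bounded operator $S\to Y$ with no bounded extension $X\to Y$.
\end{enumerate}
\end{proposition}

\begin{proof}
(1) The type statement is Theorem~\ref{thm:B}. Type and cotype pass to subspaces and are isomorphic invariants; $\ell_1$ has no type $p>1$ and $c_0$ does not have cotype 2 (Section~\ref{sec:intro}). So $X$ contains neither, and James' theorem applies. (2) This is Lemma~\ref{lem:perm}. (3) Every closed $S\subset X$ has cotype 2, and an extension of the identity $S\to S$ is a projection onto $S$. If all of these existed, $X$ would be isomorphic to a Hilbert space by the Lindenstrauss--Tzafriri theorem and would have type 2.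
\end{proof}

With the coordinatewise order $X$ is a Banach lattice, so by (1) M.E.P. does not imply type 2 even for reflexive Banach lattices of cotype 2. For spaces of cotype 2 an affirmative answer to the Question would have meant, by Kwapie\'n's theorem, that M.E.P. forces isomorphism to a Hilbert space; $X$ shows that it does not, and (3) shows that Hilbert targets in the extension property of $X$ cannot be replaced by targets of cotype 2.

\begin{thebibliography}{9}

\bibitem{Kashin} Kashin, 1977.

\bibitem{LT} Lindenstrauss and Tzafriri, 1971.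

\bibitem{MP} Maurey and Pisier, Studia Math. 58 (1976).

\end{thebibliography}
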